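\newtheorem{theorem}{Theorem}
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{proposition}[theorem]{Proposition}
\theoremstyle{remark}
\newtheorem*{remark}{Remark}
\title{The radius of starlikeness of mappings with parametric representation on the unit ball}

\begin{abstract}
Let $S^0(B^n)$ be the class of normalized mappings with parametric representation on the Euclidean unit ball of $\mathbb C^n$, and let $r_n$ be its radius of starlikeness. It was conjectured that $r_n=\tanh\frac{\pi}{4}=0.655\ldots$ for $n\ge 2$. We disprove this for every $n\ge2$: an explicit family of mappings shows that $r_n\le 0.56912$. We then prove that $r_n$ has one and the same value $\varrho$ for all $n\ge2$, and that $\frac1{25}\le\varrho<\frac{11}{24}$. The method is to follow, along a trajectory of the Loewner equation, both a point and a tangent vector transported by the linearized equation. In dimension at least two the vector can be tilted away from the point,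 the tilt can be amplified, and a shear can then turn the vector back against the point.
\end{abstract}

\section{The question and the results}

Let $\langle\cdot,\cdot\rangle$ be the standard Hermitian inner product on $\mathbb C^n$, linear in the first slot, and let
\[
B^n=\{z\in\mathbb C^n:\|z\|<1\},\qquad B^n_R=\{z\in\mathbb C^n:\|z\|<R\},\qquad U=B^1 .
\]
A holomorphic map $f:B^n\to\mathbb C^n$ is \emph{normalized} if $f(0)=0$ and $Df(0)=I$. It is \emph{starlike on $B^n_R$} if it is biholomorphic on $B^n_R$ and $f(B^n_R)$ is starlike with respect to $0$, that is, $e^{-t}f(B^n_R)\subseteq f(B^n_R)$ for all $t\ge0$.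

A \emph{Loewner chain} is a map $f:B^n\times[0,\infty)\to\mathbb C^n$ such that each $f(\cdot,t)$ is biholomorphic on $B^n$ (onto its image), $f(0,t)=0$, $Df(0,t)=e^tI$, and $f(\cdot,s)\prec f(\cdot,t)$ for $0\le s\le t$. The subordination means that $f(\cdot,s)=f(\varphi_{s,t}(\cdot),t)$ with a holomorphic $\varphi_{s,t}:B^n\to B^n$ fixing $0$. The class $S^0(B^n)$ of mappings \emph{with parametric representation} consists of all $f=f(\cdot,0)$, where $f(z,t)$ is a Loewner chain for which $\{e^{-t}f(\cdot,t)\}_{t\ge0}$ is a normal family. Let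
\[
r_n:=r^*(S^0(B^n))
\]
be its radius of starlikeness: the largest number such that every $f\in S^0(B^n)$ is starlike on $B^n_{r_n}$.

A supply of elements of $S^0(B^n)$, $n\ge2$, comes from one variable. Let $S$ be the class of normalized univalent functions on $U$ and put, for $\alpha\in[0,\frac12]$ and $f\in S$,
\[
\Phi_{n,\alpha}(f)(z)=\bigl(f(z_1),\,z'(f'(z_1))^{\alpha}\bigr),\qquad z=(z_1,z')\in B^n,
\]
with the branch of the power equal to $1$ at $z_1=0$. It is known that $\Phi_{n,\alpha}(S)\subseteq S^0(B^n)$ and that the radius of starlikeness of $\Phi_{n,\alpha}(S)$ equals $\tanh\frac\pi4$ for every $\alpha\in[0,\frac12]$. Hence $r_n\le\tanh\frac\pi4$ for $n\ge2$. It was conjectured that equality holds: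
\[
r^*(S^0(B^n))=\tanh\frac\pi4=0.655\ldots\qquad(n\ge2).
\]
We show that this is false in every dimension $n\ge2$.

\begin{theorem}\label{thm:A}
For every $n\ge2$,
\[
r_n\le 0.56912<\tfrac35<\tanh\tfrac{\pi}{4}.
\]
Explicitly, put $q=\frac{3\sqrt3}2$. For $0.56912<r<1$ the mapping
\[
f_r(z)=\Bigl(\tfrac{5r}{2}\,\tfrac{s}{1-s},\;\; z_2(1-s)^3+\tfrac{5qr}{8}\,\tfrac{s^2}{(1-s)^2}\Bigr),\qquad
s=\tfrac{2}{5r}\,z_1\,e^{-q\left(1-\frac1{2r}\right)z_2},
\]
belongs to $S^0(B^2)$ and is not starlike on $B^2_R$ for any $R\in(r,1]$.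
\end{theorem}

\begin{theorem}\label{thm:B}
There is a number $\varrho$ such that $r_n=\varrho$ for all $n\ge2$, and
\[
\tfrac1{25}\le\varrho<\tfrac{11}{24}=0.4583\ldots<\tanh\tfrac\pi4 .
\]
\end{theorem}

We do not determine the exact value of $\varrho$. The upper bounds are proved from the definitions. The independence of $n$ and the lower bound use two standard facts on the Loewner equation, stated in Section~\ref{sec:dim}; the lower bound also uses a theorem of Banach on symmetric multilinear maps.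

\medskip
\noindent\textbf{The idea.} Where a holomorphic map $f$ has an invertible derivative, put
\[
J_f(z)=Df(z)^{-1}f(z).
\]
This is the radial field of the image, pulled back to the ball. It does not change if $f$ is multiplied by a nonzero constant. By Lemma~\ref{lem:crit} below, a normalized biholomorphic $f$ is starlike on $B^n_R$ exactly when $\mathrm{Re}\,\langle J_f(z),z\rangle\ge0$ on $B^n_R$.

Suppose that $f=g\circ v_T$, where $v_T$ is the flow of a Loewner equation $\dot v=-h(v,t)$ from time $0$ to time $T$ and $g$ is biholomorphic. Let $v(t)$ be the trajectory with $v(0)=z_0$. Then $Df(z_0)=Dg(v(T))\,Dv_T(z_0)$, so that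
\begin{equation}\label{eq:pull}
J_f(z_0)=Dv_T(z_0)^{-1}J_g(v(T)).
\end{equation}
In other words, $J_f(z_0)=W(0)$, where
\[
\dot v=-h(v,t),\qquad \dot W=-Dh(v,t)\,W,\qquad W(T)=J_g(v(T)).
\]
The question becomes how the vector $W$ can turn relative to the point $v$. If $h$ does not depend on $t$ and $J_g=h$, then $W(t)=h(v(t))$ for all $t$, because $\frac{d}{dt}h(v)=-Dh(v)h(v)$. Then $J_f=h$, and there is no failure of starlikeness, because $\mathrm{Re}\,\langle h(z),z\rangle\ge0$ for the fields that occur in the Loewner equation. So the field must change with time. In dimension one $W$ is always a complex multiple of $v$. In dimension two $W$ can have a transverse component, and three fields, used one after another, exploit it. The trajectory moves inward, so the outermost field acts first; but $W$ is prescribed at the inner end, so we read the stages outward: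
\begin{enumerate}
\item the innermost field gives $W$ a small transverse component;
\item the middle field enlarges this component relative to the radial one;
\item the outermost field is a shear that feeds the transverse component into the radial direction with a negative sign.
\end{enumerate}
Section~\ref{sec:two} shows steps (1) and (3) alone, in a computation with a $2\times2$ matrix.

\section{A criterion for starlikeness}

\begin{lemma}\label{lem:crit}
Let $f$ be normalized and biholomorphic on $B^n$ and let $0<R\le1$. Then $f$ is starlike on $B^n_R$ if and only if $\mathrm{Re}\,\langle J_f(z),z\rangle\ge0$ for all $z\in B^n_R$.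
\end{lemma}

\begin{proof}
Let $f$ be starlike on $B^n_R$. For $t\ge0$ the map $w_t(z)=f^{-1}(e^{-t}f(z))$ sends $B^n_R$ into itself and fixes $0$, so $\|w_t(z)\|\le\|z\|$ by the Schwarz lemma. Since $\frac{d}{dt}w_t(z)\big|_{t=0}=-J_f(z)$,
\[
0\ge\frac{d}{dt}\|w_t(z)\|^2\Big|_{t=0}=-2\,\mathrm{Re}\,\langle J_f(z),z\rangle .
\]

Conversely, assume the inequality. Solutions of $\dot z=-J_f(z)$ in $B^n_R$ have nonincreasing norm, so they stay in a compact subset of $B^n_R$ and exist for all $t\ge0$. Along them $\frac{d}{dt}f(z(t))=-Df(z(t))J_f(z(t))=-f(z(t))$. Hence $e^{-t}f(z(0))=f(z(t))\in f(B^n_R)$.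
\end{proof}

Elements of $S^0(B^n)$ are biholomorphic on $B^n$, and the condition in Lemma~\ref{lem:crit} is pointwise in $z$. Hence
\begin{equation}\label{eq:inf}
r_n=\inf\bigl(\{1\}\cup\{\|z\|:\ \mathrm{Re}\,\langle J_f(z),z\rangle<0\text{ for some }f\in S^0(B^n)\}\bigr).
\end{equation}
(If the infimum were $0$ we would read $r_n=0$; Proposition~\ref{prop:lower} excludes this.)

The next lemma shows that an upper bound in dimension two holds in all higher dimensions.

\begin{lemma}\label{lem:pad}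
$r_{n+1}\le r_n$ for all $n\ge1$.
\end{lemma}

\begin{proof}
Let $f\in S^0(B^n)$ with chain $f(\cdot,t)$ and transition maps $\varphi_{s,t}$. For $z=(z',z_{n+1})\in B^{n+1}$ put $F(z,t)=(f(z',t),e^tz_{n+1})$. Each $F(\cdot,t)$ is biholomorphic, $F(0,t)=0$ and $DF(0,t)=e^tI$. Moreover $F(\cdot,s)=F(\psi_{s,t}(\cdot),t)$ with
$\psi_{s,t}(z)=(\varphi_{s,t}(z'),e^{s-t}z_{n+1})$, and $\|\psi_{s,t}(z)\|\le\|z\|$ because $\|\varphi_{s,t}(z')\|\le\|z'\|$ by the Schwarz lemma. Since $e^{-t}F(z,t)=(e^{-t}f(z',t),z_{n+1})$, the normality condition carries over. So $F(z):=(f(z'),z_{n+1})$ belongs to $S^0(B^{n+1})$. If $F$ is starlike on $B^{n+1}_R$, then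
\[
f(B^n_R)\times\{0\}=F(B^{n+1}_R)\cap\{w_{n+1}=0\}
\]
is starlike, so $f$ is starlike on $B^n_R$. Hence $r_{n+1}\le r_n$.
\end{proof}

\section{Mappings built from three fields}\label{sec:fields}

Let $\mathcal M(B^n)$ be the set of holomorphic $h:B^n\to\mathbb C^n$ with
\[
h(0)=0,\qquad Dh(0)=I,\qquad \mathrm{Re}\,\langle h(z),z\rangle\ge0\quad(z\in B^n).
\]
In fact $\mathrm{Re}\,\langle h(z),z\rangle>0$ for $z\ne0$. For a unit vector $u$ the function
\begin{equation}\label{eq:p}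
p(\zeta)=\langle h(\zeta u),u\rangle/\zeta,\qquad |\zeta|^2p(\zeta)=\langle h(\zeta u),\zeta u\rangle,
\end{equation}
is holomorphic in $U$ with $p(0)=1$ and $\mathrm{Re}\,p\ge0$, so $\mathrm{Re}\,p>0$ by the minimum principle.

Let $h\in\mathcal M(B^n)$. Solutions of $\dot z=-h(z)$ have nonincreasing norm, so the flow $\varphi^h_t:B^n\to B^n$ exists for all $t\ge0$. It is holomorphic, it is injective by uniqueness, $\|\varphi^h_t(z)\|\le\|z\|$, and $D\varphi^h_t(0)=e^{-t}I$.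

\medskip
\noindent\textbf{The innermost field.} Let $q=\frac{3\sqrt3}{2}$ and
\[
h_1(z)=(z_1,\;z_2-qz_1^2),\qquad F_1(z)=(z_1,\;z_2+qz_1^2).
\]
For $x,y\ge0$ with $x^2+y^2=1$ the maximum of $x^2y$ is attained at $x^2=\frac23$ and equals $\frac2{3\sqrt3}=\frac1q$. By homogeneity,
\begin{equation}\label{eq:q}
q\,x^2y\le(x^2+y^2)^{3/2}\qquad(x,y\ge0).
\end{equation}
Hence $\mathrm{Re}\,\langle h_1(z),z\rangle\ge\|z\|^2-q|z_1|^2|z_2|\ge\|z\|^2-\|z\|^3\ge0$, and $h_1\in\mathcal M(B^2)$. The coefficient $q$ is the largest for which this estimate works. Also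
\[
DF_1(z)h_1(z)=(z_1,\;2qz_1^2+z_2-qz_1^2)=F_1(z).
\]
So $J_{F_1}=h_1$, and $F_1(\varphi^{h_1}_t(z))=e^{-t}F_1(z)$ for $t\ge0$.

\begin{lemma}\label{lem:chain}
Let $h_2,h_3\in\mathcal M(B^2)$, $T_2,T_3\ge0$, $T=T_2+T_3$, and put
\[
f=e^{T}F_1\circ\varphi^{h_2}_{T_2}\circ\varphi^{h_3}_{T_3}.
\]
\begin{enumerate}
\item[(i)] $f\in S^0(B^2)$.
\item[(ii)] Given $z_0\in B^2$, let $v$ be the trajectory with $v(0)=z_0$ that follows $\dot v=-h_3(v)$ on $[0,T_3]$ and $\dot v=-h_2(v)$ on $[T_3,T]$. Let $W$ solve $\dot W=-Dh_3(v)W$, respectively $\dot W=-Dh_2(v)W$, on the same intervals, with $W(T)=h_1(v(T))$. Then $J_f(z_0)=W(0)$.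
\end{enumerate}
\end{lemma}

\begin{proof}
(i) Use the field $h_3$ for $t\in[0,T_3)$, $h_2$ for $t\in[T_3,T)$ and $h_1$ for $t\ge T$. Let $\varphi_{s,t}$, $s\le t$, be the transition maps. They are compositions of flows, hence injective, with $\|\varphi_{s,t}(z)\|\le\|z\|$, $D\varphi_{s,t}(0)=e^{s-t}I$ and $\varphi_{s,t}=\varphi_{u,t}\circ\varphi_{s,u}$ for $s\le u\le t$. Put
\[
f(z,t)=e^TF_1(\varphi_{t,T}(z))\quad(t\le T),\qquad f(z,t)=e^tF_1(z)\quad(t\ge T),
\]
so that $f(\cdot,0)=f$. Since $F_1$ is an automorphism of $\mathbb C^2$, each $f(\cdot,t)$ is biholomorphic; clearly $f(0,t)=0$ and $Df(0,t)=e^tI$. We check that $f(z,s)=f(\varphi_{s,t}(z),t)$ for $s\le t$. For $t\le T$ this is the composition rule. For $s\le T\le t$,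
\[
e^tF_1\bigl(\varphi^{h_1}_{t-T}(\varphi_{s,T}(z))\bigr)=e^{t}e^{T-t}F_1(\varphi_{s,T}(z))=f(z,s).
\]
For $T\le s\le t$, $e^tF_1(\varphi^{h_1}_{t-s}(z))=e^sF_1(z)$. Finally $\|e^{-t}f(z,t)\|\le e^T\sup_{B^2}\|F_1\|\le e^T(1+q)$, so $\{e^{-t}f(\cdot,t)\}$ is a normal family.

(ii) Put $v_T=\varphi^{h_2}_{T_2}\circ\varphi^{h_3}_{T_3}$. Apply \eqref{eq:pull} with $g=e^TF_1$, for which $J_g=J_{F_1}=h_1$:
\[
J_f(z_0)=Dv_T(z_0)^{-1}h_1(v_T(z_0))=Dv_T(z_0)^{-1}W(T).
\]
The derivative of the flow with respect to the initial point solves the linearized equation, so $W(T)=Dv_T(z_0)W(0)$.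
\end{proof}

\section{Two stages, worked by hand}\label{sec:two}

In Lemma~\ref{lem:chain} omit the middle stage ($T_2=0$) and take the shear-type field
\[
h_3(z)=(z_1+qz_1z_2,\;z_2).
\]
It lies in $\mathcal M(B^2)$: by \eqref{eq:q}, $\mathrm{Re}\,\langle h_3(z),z\rangle\ge\|z\|^2-q|z_1|^2|z_2|\ge\|z\|^2-\|z\|^3\ge0$. Its flow is
\begin{equation}\label{eq:flow3}
\varphi^{h_3}_t(z)=\bigl(z_1e^{-t}e^{-qz_2(1-e^{-t})},\;e^{-t}z_2\bigr).
\end{equation}
Indeed, along the flow $z_2(t)=e^{-t}z_2(0)$ and $\dot z_1=-\bigl(1+qe^{-t}z_2(0)\bigr)z_1$. Let $0<\rho<r<1$ and $e^{T}=r/\rho$. The point $(r,0)$ moves along the first axis to $(\rho,0)$, where $W(T)=h_1(\rho,0)=(\rho,-q\rho^2)$. From \eqref{eq:flow3},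
\[
D\varphi^{h_3}_T(r,0)=\frac{\rho}{r}\begin{pmatrix}1&-q(r-\rho)\\0&1\end{pmatrix},
\]
and therefore
\[
J_f(r,0)=\frac r\rho\begin{pmatrix}1&q(r-\rho)\\0&1\end{pmatrix}\begin{pmatrix}\rho\\-q\rho^2\end{pmatrix},
\qquad
\langle J_f(r,0),(r,0)\rangle=r^2\bigl(1-q\cdot q\rho\cdot(r-\rho)\bigr).
\]
One factor $q$ is the rate of the shear, and $q\rho$ is the tilt $|W_2/W_1|$ of the vector that $h_1$ supplied at radius $\rho$. The expression is negative for $r>\rho+\frac1{q^2\rho}$. The best choice is $\rho=1/q$, which gives $r>2/q=0.769\ldots$. With this $\rho$ and $2/q<r<1$ the mapping is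
\[
f(z)=\bigl(z_1e^{-\kappa z_2},\;z_2+\tfrac1r\,z_1^2e^{-2\kappa z_2}\bigr),\qquad\kappa=q-\tfrac1r .
\]
Thus the mechanism produces non-starlikeness, but this computation gives only $r_2\le2/q=0.769\ldots$, which is weaker than $r_2\le\tanh\frac\pi4$. To do better we want a large tilt already at a small radius. That is the task of a middle field.

\section{Three stages, and the proof of Theorem~\ref{thm:A}}

For $h_2$ and $h_3$ we use fields that preserve the coordinate axes. Then the trajectory stays on the first axis up to time $T$, and the equation for $W$ can be integrated there. The field $h_1$ enters only through the prescribed value $W(T)$.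

\begin{proposition}\label{prop:three}
Let $a,b,c,d$ be holomorphic in $U$, with $a,b$ real on $(0,1)$ and $a>0$ on $(0,1)$, such that
\[
h_2(z)=(z_1a(z_1),\,z_2b(z_1)),\qquad h_3(z)=(z_1c(z_2),\,z_2d(z_2))
\]
belong to $\mathcal M(B^2)$, and assume that $\gamma:=c'(0)>0$. Let $0<\rho_0\le\rho_1<1$ and
\begin{equation}\label{eq:tau}
\tau=q\rho_0\exp\int_{\rho_0}^{\rho_1}\frac{b(\rho)-(\rho a(\rho))'}{\rho a(\rho)}\,d\rho .
\end{equation}
Then for every $r\in(\rho_1,1)$ the mapping $f$ of Lemma~\ref{lem:chain} with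
\[
T_3=\ln\frac r{\rho_1},\qquad T_2=\int_{\rho_0}^{\rho_1}\frac{d\rho}{\rho a(\rho)}
\]
satisfies
\[
\langle J_f(r,0),(r,0)\rangle=\lambda\bigl(1-\gamma\tau(r-\rho_1)\bigr)\quad\text{with some }\lambda>0 .
\]
Consequently $r_2\le\rho_1+\frac1{\gamma\tau}$.
\end{proposition}

\begin{proof}
Since $Dh_2(0)=Dh_3(0)=I$, all four functions equal $1$ at $0$. On the first axis $h_3(\rho,0)=(\rho,0)$ and $h_2(\rho,0)=(\rho a(\rho),0)$. Hence the trajectory from $(r,0)$ is $v=(\rho(t),0)$, where $\dot\rho=-\rho$ carries $r$ to $\rho_1$ in time $T_3$, and then $\dot\rho=-\rho a(\rho)$ carries $\rho_1$ to $\rho_0$ in time $T_2$. We follow the vector $W$ of Lemma~\ref{lem:chain}(ii) outward from $W=h_1(\rho_0,0)=(\rho_0,-q\rho_0^2)$ at $\rho_0$, using $\rho$ as the parameter.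

\emph{Middle stage.} We have $Dh_2(\rho,0)=\mathrm{diag}\bigl((\rho a)',\,b\bigr)$. Dividing $\dot W=-Dh_2(\rho,0)W$ by $\dot\rho=-\rho a$ gives
\[
\frac{dW_1}{d\rho}=\frac{(\rho a)'}{\rho a}\,W_1,\qquad\frac{dW_2}{d\rho}=\frac{b}{\rho a}\,W_2 .
\]
So $W_1$ and $W_2$ keep their signs. The quotient $|W_2/W_1|$, which is $q\rho_0$ at $\rho_0$, becomes $\tau$ at $\rho_1$. Thus $W_1(\rho_1)>0$ and $W_2(\rho_1)=-\tau W_1(\rho_1)$.

\emph{Outer stage.} We have $Dh_3(\rho,0)=\begin{pmatrix}1&\gamma\rho\\0&1\end{pmatrix}$ and $\dot\rho=-\rho$, so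
\[
\frac{dW_2}{d\rho}=\frac{W_2}{\rho},\qquad\frac{dW_1}{d\rho}=\frac{W_1}\rho+\gamma W_2,
\qquad\text{i.e.}\qquad \Bigl(\frac{W_2}\rho\Bigr)'=0,\quad\Bigl(\frac{W_1}{\rho}\Bigr)'=\gamma\,\frac{W_2}\rho .
\]
With $\mu=W_1(\rho_1)/\rho_1>0$ this gives $W_2/\rho\equiv-\tau\mu$ and $W_1(r)/r=\mu\bigl(1-\gamma\tau(r-\rho_1)\bigr)$. By Lemma~\ref{lem:chain}(ii), $J_f(r,0)=W(r)$, so the formula holds with $\lambda=\mu r^2$. The last claim follows from \eqref{eq:inf} (and is trivial if $\rho_1+\frac1{\gamma\tau}\ge1$).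
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
Let $h_3(z)=(z_1+qz_1z_2,z_2)$ as in Section~\ref{sec:two}, and
\[
h_2(z)=(z_1-z_1^2,\;z_2+3z_1z_2).
\]
Then
\[
\mathrm{Re}\,\langle h_2(z),z\rangle=\|z\|^2-\mathrm{Re}(z_1)\bigl(|z_1|^2-3|z_2|^2\bigr).
\]
Write $|z_1|=R\sin x$, $|z_2|=R\cos x$ with $R=\|z\|$. By the triple-angle formula
$|z_1|\bigl(|z_1|^2-3|z_2|^2\bigr)=R^3(4\sin^3x-3\sin x)=-R^3\sin3x$, so $\mathrm{Re}\,\langle h_2(z),z\rangle\ge R^2-R^3\ge0$ and $h_2\in\mathcal M(B^2)$.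

In Proposition~\ref{prop:three} we have $a(\zeta)=1-\zeta$, $b(\zeta)=1+3\zeta$, $c(\zeta)=1+q\zeta$, $d=1$, $\gamma=q$. The integrand in \eqref{eq:tau} is
\[
\frac{(1+3\rho)-(1-2\rho)}{\rho(1-\rho)}=\frac5{1-\rho},\qquad\text{so}\qquad
\tau=q\rho_0\Bigl(\frac{1-\rho_0}{1-\rho_1}\Bigr)^5 .
\]
We take $\rho_0=\frac16$, which maximizes $\rho_0(1-\rho_0)^5$, and $\rho_1=\frac12$. Then $\tau=\frac q6\bigl(\frac53\bigr)^5$, and with $q^2=\frac{27}4$,
\[
\gamma\tau=\frac{q^2}{6}\cdot\frac{3125}{243}=\frac{3125}{216},\qquad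
\rho_1+\frac1{\gamma\tau}=\frac12+\frac{216}{3125}=0.56912 .
\]
By Proposition~\ref{prop:three} and Lemma~\ref{lem:pad}, $r_n\le r_2\le0.56912$ for all $n\ge2$. Moreover, for $0.56912<r<1$ the corresponding $f\in S^0(B^2)$ has $\mathrm{Re}\,\langle J_f(r,0),(r,0)\rangle<0$, so by Lemma~\ref{lem:crit} it is not starlike on $B^2_R$ for any $R\in(r,1]$.

\emph{The mapping.} It remains to identify this $f$ with $f_r$. Here $e^{T_3}=2r$. Along the flow of $h_2$,
\[
\frac{d}{dt}\,\frac{z_1}{1-z_1}=-\frac{z_1(1-z_1)}{(1-z_1)^2}=-\frac{z_1}{1-z_1},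
\]
\[
\frac{d}{dt}\bigl(z_2(1-z_1)^3\bigr)=z_2(1-z_1)^3\bigl(-(1+3z_1)+3z_1\bigr)=-z_2(1-z_1)^3,
\]
so both expressions are multiplied by $e^{-t}$, which gives
\[
\varphi^{h_2}_t(z)=\Bigl(\frac{e^{-t}z_1}{1-z_1+e^{-t}z_1},\;e^{-t}z_2(1-z_1+e^{-t}z_1)^3\Bigr).
\]
On the axis $\rho/(1-\rho)$ goes from $1$ to $\frac15$, whence $e^{T_2}=5$ and $e^T=10r$. By \eqref{eq:flow3}, $\varphi^{h_3}_{T_3}(z)=\bigl(u,\frac{z_2}{2r}\bigr)$ with $u=\frac{z_1}{2r}e^{-q(1-\frac1{2r})z_2}$. Put $s=\frac45u$, so that $|s|<\frac45$ on $B^2$. Then $1-u+\frac u5=1-s$, and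
\[
\varphi^{h_2}_{T_2}\Bigl(u,\frac{z_2}{2r}\Bigr)=\Bigl(\frac{s}{4(1-s)},\;\frac{z_2}{10r}(1-s)^3\Bigr).
\]
Applying $10r\,F_1$ yields the mapping $f_r$ of the theorem.

\emph{Comparison.} Since $e^{\pi/2}>e^{3/2}>1+\frac32+\frac98+\frac9{16}>4$, we have $\tanh\frac\pi4=1-\frac2{e^{\pi/2}+1}>\frac35$.
\end{proof}

\begin{remark}
The sign can be checked directly at $r=\frac35$, where
$f_r(z)=\bigl(\frac32\frac s{1-s},\,z_2(1-s)^3+\frac{3q}8\frac{s^2}{(1-s)^2}\bigr)$ with $s=\frac23z_1e^{-qz_2/6}$. Write $f=f_r$. At $z_0=(\frac35,0)$ one has $s=\frac25$, $f(z_0)=(1,\frac q6)$ and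
\[
Df(z_0)=\begin{pmatrix}\frac{25}9&-\frac{5q}{18}\\[2pt]\frac{25q}{27}&\frac{27}{125}-\frac58\end{pmatrix},\qquad\det Df(z_0)=\frac35 .
\]
By Cramer's rule the first component of $J_f(z_0)$ is
$\frac53\bigl(\frac{27}{125}-\frac58+\frac{5q}{18}\cdot\frac q6\bigr)=-\frac{193}{1200}<0$.
\end{remark}

\section{A better pair of fields: $\varrho<\frac{11}{24}$}\label{sec:upper}

In Proposition~\ref{prop:three} three things help: a small $a$ on the positive axis (the point moves slowly and the amplification lasts longer), a large $b$ there, and a large $\gamma$. They compete with the requirement $h_2\in\mathcal M(B^2)$, that is,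
\[
|\zeta|^2\,\mathrm{Re}\,a(\zeta)+|\beta|^2\,\mathrm{Re}\,b(\zeta)\ge0\qquad\text{whenever } |\zeta|^2+|\beta|^2<1
\]
together with $a(0)=b(0)=1$, and with the analogous requirement on $h_3$. Choose for $a$ the function $G(\zeta)=\frac{1-\zeta}{1+\zeta}$. With $w=\frac{\zeta}{1+\zeta}$,
\[
|\zeta|^2\,\mathrm{Re}\,G(\zeta)=|\zeta|^2\,\frac{1-|\zeta|^2}{|1+\zeta|^2}=(1-|\zeta|^2)\,|w|^2\ge|\beta|^2|w|^2 .
\]
So it suffices that $\mathrm{Re}\,b+|w|^2\ge0$. Since $\mathrm{Re}\,w^2+|w|^2=2x^2$ for $x=\mathrm{Re}\,w$, a natural ansatz is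
\[
b=w^2+Aw+C+(1-C)\frac{1+\zeta}{1-\zeta},\qquad A\in\mathbb R,\quad 0\le C\le 1 .
\]
Then $\mathrm{Re}\,b+|w|^2\ge2x^2+Ax+C$, which is nonnegative for all real $x$ if $A^2\le8C$. Under this constraint
\[
b'(0)=A+2(1-C)\le A+2-\tfrac14A^2=3-\bigl(1-\tfrac A2\bigr)^2,
\]
so the largest possible $b'(0)$ is $3$, attained at $A=2$, $C=\frac12$. We therefore put
\[
g(\zeta)=w^2+2w+\frac12+\frac12\,\frac{1+\zeta}{1-\zeta},\qquad g(0)=1,\quad g'(0)=3,\qquad
\mathrm{Re}\,g+|w|^2\ge\tfrac12(1+2x)^2\ge0 ,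
\]
and use this function in both stages, with the roles of the variables exchanged:
\[
h_2(z)=(z_1G(z_1),\;z_2g(z_1)),\qquad h_3(z)=(z_1g(z_2),\;z_2G(z_2)).
\]
By what we have just shown, $h_2,h_3\in\mathcal M(B^2)$.

\begin{proposition}\label{prop:upper}
$r_n<\frac{11}{24}$ for all $n\ge2$.
\end{proposition}

\begin{proof}
Apply Proposition~\ref{prop:three} with $a=G$, $b=g$, $c=g$, $d=G$, hence $\gamma=3$, and with $\rho_0=\frac18$, $\rho_1=\frac38$. Since $\frac12+\frac12\frac{1+\rho}{1-\rho}=\frac1{1-\rho}$,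
\[
g(\rho)=\frac{\rho^2}{(1+\rho)^2}+\frac{2\rho}{1+\rho}+\frac1{1-\rho},
\]
and multiplication by $\frac1{\rho G}=\frac{1+\rho}{\rho(1-\rho)}$ gives
\[
\frac g{\rho G}=\frac\rho{1-\rho^2}+\frac2{1-\rho}+\frac{1+\rho}{\rho(1-\rho)^2}
=\frac\rho{1-\rho^2}+\frac3{1-\rho}+\frac1\rho+\frac2{(1-\rho)^2},
\]
where we used $\frac{1+\rho}{\rho(1-\rho)^2}=\frac1\rho+\frac1{1-\rho}+\frac2{(1-\rho)^2}$. An antiderivative of $\frac g{\rho G}$ is
\[
\ln\Bigl[\rho\,(1-\rho)^{-7/2}(1+\rho)^{-1/2}\Bigr]+\frac2{1-\rho},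
\]
and an antiderivative of $\frac{(\rho G)'}{\rho G}$ is $\ln\bigl[\rho\frac{1-\rho}{1+\rho}\bigr]$. Subtracting, the integrand of \eqref{eq:tau} has the antiderivative
\[
\ln\Bigl[(1-\rho)^{-9/2}(1+\rho)^{1/2}\Bigr]+\frac2{1-\rho}.
\]
Here $\frac{1-\rho_0}{1-\rho_1}=\frac75$, $\frac{1+\rho_1}{1+\rho_0}=\frac{11}9$, $\frac2{1-\rho_1}-\frac2{1-\rho_0}=\frac{16}5-\frac{16}7=\frac{32}{35}$ and $q\rho_0=\frac{3\sqrt3}{16}$, so
\[
\tau=\frac{3\sqrt3}{16}\Bigl(\frac75\Bigr)^{9/2}\Bigl(\frac{11}9\Bigr)^{1/2}e^{32/35}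
=\frac{3\sqrt3}{16}\cdot\frac{2401}{625}\cdot\sqrt{\tfrac{77}{45}}\;e^{32/35}.
\]
We have $\frac{3\sqrt3}{16}>0.3247$, $\frac{2401}{625}>3.84$, and $\sqrt{77/45}>1.308$ because $1.308^2<1.711<\frac{77}{45}$. Since $\frac{32}{35}>0.914$, the first six terms of the exponential series give $e^{32/35}>1+0.914+0.417+0.127+0.029+0.005>2.49$. Multiplying, $\tau>4$. Hence $r_2\le\frac38+\frac1{3\tau}<\frac38+\frac1{12}=\frac{11}{24}$, and Lemma~\ref{lem:pad} gives the claim for all $n\ge2$.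
\end{proof}

\section{The radius does not depend on the dimension}\label{sec:dim}

From now on we use the following standard facts; see Graham, Hamada and Kohr \cite{GHK} and also Graham and Kohr \cite{GK}.
\begin{itemize}
\item[\textbf{(A)}] Let $h:B^n\times[0,\infty)\to\mathbb C^n$ be such that $h(\cdot,t)\in\mathcal M(B^n)$ for each $t$ and $h(z,\cdot)$ is measurable for each $z$. Then the problem $\partial_tv=-h(v,t)$ for almost every $t$, $v(z,0)=z$, has a unique locally absolutely continuous solution $v(z,\cdot)$. The maps $v(\cdot,t):B^n\to B^n$ are holomorphic, and the limit $\lim_{t\to\infty}e^tv(\cdot,t)$ exists locally uniformly on $B^n$. A mapping $f$ belongs to $S^0(B^n)$ if and only if it is such a limit for some such $h$.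
\item[\textbf{(B)}] $\mathcal M(B^n)$ is uniformly bounded on each compact subset of $B^n$.
\end{itemize}

\begin{proposition}\label{prop:dim}
$r_n=r_2$ for all $n\ge2$.
\end{proposition}

Lemma~\ref{lem:pad} gives $r_n\le r_2$. By \eqref{eq:inf}, the reverse inequality follows from this claim:

\medskip
\noindent\emph{Let $n\ge2$, $f\in S^0(B^n)$ and $\mathrm{Re}\,\langle J_f(z_0),z_0\rangle<0$. Then there are $\tilde f\in S^0(B^2)$ and $x_0\in B^2$ with $\|x_0\|=\|z_0\|$ and $\mathrm{Re}\,\langle J_{\tilde f}(x_0),x_0\rangle<0$.}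

\medskip
The idea is that failure of starlikeness involves, at each time, only the two vectors $v(t)$ and $W(t)$. They span a plane, and we restrict the field to this moving plane. Three points need care: the plane is undefined when $v$ and $W$ are parallel; the plane moves, so coordinates must be chosen in it that do not add a spurious rotation; and the restricted field must be continued beyond the finite time at which we stop.

\begin{proof}
\emph{Step 1: making $v$ and $W$ linearly independent.} Let $h$ and $v(z,t)$ be as in (A) for $f$, and write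
\[
v(t)=v(z_0,t),\qquad A(t)=Dv(z_0,t),
\]
where $D$ is the derivative in $z$. Clearly $z_0\ne0$. Since $\frac{d}{dt}\|v\|^2=-2\,\mathrm{Re}\,\langle h(v,t),v\rangle\le0$ a.e., $v(t)$ stays in the closed ball of radius $\|z_0\|<1$. By (B) and Cauchy's estimates, $h(\cdot,t)$ and $Dh(\cdot,t)$ are bounded on this ball, uniformly in $t$. As $h(0,t)=0$, there is a constant $M$ with $\|h(v(t),t)\|\le M\|v(t)\|$, so $\|v(t)\|\ge e^{-Mt}\|z_0\|>0$ for all $t$. Differentiating $v(z,t)=z-\int_0^th(v(z,s),s)\,ds$ in $z$ gives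
\[
A'=-Dh(v(t),t)A\ \text{ a.e.},\qquad A(0)=I .
\]
This is a linear equation with bounded coefficients. So $A(t)$ is invertible, and $v$, $A$ and $A^{-1}$ are Lipschitz on every bounded interval.

Since $e^tv(\cdot,t)\to f$ locally uniformly, together with derivatives, $A(t)^{-1}v(t)=(e^tA(t))^{-1}(e^tv(t))\to J_f(z_0)$ as $t\to\infty$. Hence we can fix $T>0$ with
\[
\mathrm{Re}\,\langle A(T)^{-1}v(T),z_0\rangle<0 .
\]

The map $(\lambda,t)\mapsto\lambda A(T)A(t)^{-1}v(t)$ from $\mathbb C\times[0,T]$ to $\mathbb C^n$ is locally Lipschitz. Its domain has real dimension $3<2n$, so its image is a Lebesgue null set. (This is where $n\ge2$ is used.) We can therefore choose $\omega$ outside the image and so close to $v(T)$ that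
\[
\|\omega-v(T)\|\le\|v(T)\|^2,\qquad\mathrm{Re}\,\langle A(T)^{-1}\omega,z_0\rangle<0 .
\]
Put $W(t)=A(t)A(T)^{-1}\omega$. Then
\[
W'=-Dh(v,t)W,\qquad W(T)=\omega,\qquad\mathrm{Re}\,\langle W(0),v(0)\rangle<0 .
\]
By the choice of $\omega$, $W(t)$ is never a multiple of $v(t)\neq0$. So $v(t)$ and $W(t)$ are linearly independent for every $t\in[0,T]$.

\emph{Step 2: a nonrotating frame.} Let $E(t):\mathbb C^2\to\mathbb C^n$ be the isometry whose columns arise from $v(t),W(t)$ by the Gram--Schmidt process. That process is smooth on linearly independent pairs, and $v,W$ are Lipschitz on the compact interval $[0,T]$. So $E$ is Lipschitz. Differentiating $E^*E=I$ shows that $\Omega:=(E^*)'E$, which is bounded and measurable, is skew-Hermitian a.e. Let $Q$ solve $Q'=-Q\Omega$, $Q(0)=I$. Then $(QQ^*)'=-Q\Omega Q^*-Q\Omega^*Q^*=0$, so $Q(t)$ is unitary. Put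
\[
V=EQ^*:\mathbb C^2\to\mathbb C^n .
\]
$V(t)$ is an isometry onto the span of $v(t)$ and $W(t)$, so that $VV^*v=v$ and $VV^*W=W$. Moreover,
\[
(V^*)'V=\bigl(Q'E^*+Q(E^*)'\bigr)EQ^*=(-Q\Omega+Q\Omega)Q^*=0 .
\]
So $(V^*)'$ vanishes on the range of $V$, in particular on $v$ and $W$. With $X=V^*v$ and $Y=V^*W$ we have $v=VX$, $W=VY$, and, a.e. on $[0,T]$,
\begin{align*}
X'&=V^*v'=-V^*h(VX,t)=-k(X,t),\\
Y'&=V^*W'=-V^*Dh(VX,t)VY=-Dk(X,t)Y,
\end{align*}
where
\[
k(x,t):=V(t)^*h(V(t)x,t)\qquad(x\in B^2,\ 0\le t<T).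
\]
We check that $k(\cdot,t)\in\mathcal M(B^2)$: $k(0,t)=0$, $Dk(0,t)=V^*V=I$, and $\langle k(x,t),x\rangle=\langle h(Vx,t),Vx\rangle$ has nonnegative real part. Also $k(x,\cdot)$ is measurable, because $h$ is measurable in $t$ and continuous in $z$, and $V$ is continuous. Finally,
\[
\|X\|=\|v\|,\qquad\langle Y,X\rangle=\langle VV^*W,v\rangle=\langle W,v\rangle .
\]

\emph{Step 3: continuing beyond $T$.} Let $\xi=X(T)\ne0$ and $\eta=Y(T)-\xi=V(T)^*(\omega-v(T))$, so $\|\eta\|\le\|v(T)\|^2=\|\xi\|^2$. We need a terminal field whose value at $\xi$ is $Y(T)=\xi+\eta$. As with $h_1$, a quadratic term suffices: for $t\ge T$ put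
\[
k(x,t)=k_\infty(x):=x+\frac{\langle x,\xi\rangle^2}{\|\xi\|^4}\,\eta .
\]
Then
\[
\mathrm{Re}\,\langle k_\infty(x),x\rangle\ge\|x\|^2-\|x\|^3\,\frac{\|\eta\|}{\|\xi\|^2}\ge\|x\|^2-\|x\|^3\ge0,
\]
so $k_\infty\in\mathcal M(B^2)$. By (A), $f_\infty:=\lim_{t\to\infty}e^t\varphi^{k_\infty}_t$ exists and lies in $S^0(B^2)$. From $f_\infty\circ\varphi^{k_\infty}_s=\lim_{t\to\infty}e^t\varphi^{k_\infty}_{t+s}=e^{-s}f_\infty$ we get, by differentiation at $s=0$, $Df_\infty\,k_\infty=f_\infty$. So $J_{f_\infty}=k_\infty$ and $J_{f_\infty}(\xi)=Y(T)$.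

Now $k(\cdot,t)\in\mathcal M(B^2)$ for all $t\ge0$. Let $X_t(\cdot)$ be its flow in the sense of (A) and
\[
\tilde f=\lim_{t\to\infty}e^tX_t=\lim_{t\to\infty}e^T\,e^{t-T}\varphi^{k_\infty}_{t-T}\circ X_T=e^Tf_\infty\circ X_T .
\]
By (A), $\tilde f\in S^0(B^2)$. Put $x_0=X(0)$. By uniqueness, $X_t(x_0)=X(t)$ and $Y(t)=DX_t(x_0)Y(0)$ for $t\in[0,T]$. Hence, by the chain rule as in \eqref{eq:pull},
\[
J_{\tilde f}(x_0)=DX_T(x_0)^{-1}J_{f_\infty}(\xi)=DX_T(x_0)^{-1}Y(T)=Y(0).
\]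
Therefore $\mathrm{Re}\,\langle J_{\tilde f}(x_0),x_0\rangle=\mathrm{Re}\,\langle Y(0),X(0)\rangle=\mathrm{Re}\,\langle W(0),v(0)\rangle<0$, and $\|x_0\|=\|v(0)\|=\|z_0\|$.
\end{proof}

\section{A lower bound, and the proof of Theorem~\ref{thm:B}}

The lower bound is a perturbation argument: a growth estimate controls the Taylor coefficients of $f$, and near the origin $J_f(z)$ is then close to $z$.

\begin{proposition}\label{prop:lower}
$r_n\ge\frac1{25}$ for all $n\ge1$.
\end{proposition}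

\begin{proof}
Let $f\in S^0(B^n)$, and let $h,v$ be as in (A).

\emph{Growth.} The function $p$ in \eqref{eq:p} has positive real part and $p(0)=1$, so $\mathrm{Re}\,p(\zeta)\ge\frac{1-|\zeta|}{1+|\zeta|}$ (Harnack's inequality). Hence $\mathrm{Re}\,\langle h(z),z\rangle\ge\|z\|^2\frac{1-\|z\|}{1+\|z\|}$ for $h\in\mathcal M(B^n)$. For $z\neq0$ the function $\rho(t)=\|v(z,t)\|$, which is positive as in Step~1 of the proof of Proposition~\ref{prop:dim}, thus satisfies $\rho'\le-\rho\frac{1-\rho}{1+\rho}$ a.e., and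
\[
\frac{d}{dt}\ln\frac{e^t\rho}{(1-\rho)^2}=1+\frac{1+\rho}{\rho(1-\rho)}\,\rho'\le0 .
\]
So $e^t\rho(t)\le\frac{e^t\rho(t)}{(1-\rho(t))^2}\le\frac{\|z\|}{(1-\|z\|)^2}$. Letting $t\to\infty$ we obtain $\|f(z)\|\le\frac{\|z\|}{(1-\|z\|)^2}$.

\emph{Coefficients.} Let $f(z)=z+\sum_{m\ge2}P_m(z)$ be the expansion into homogeneous polynomials and $\|P_m\|=\sup_{\|u\|=1}\|P_m(u)\|$. Cauchy's formula for $\zeta\mapsto f(\zeta u)$ on $|\zeta|=\sigma_m$ gives $\|P_m\|\le\sigma_m^{1-m}(1-\sigma_m)^{-2}$. With $\sigma_m=\frac{m-1}{m+1}$ this reads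
\[
\|P_m\|\le A_m:=\Bigl(\frac{m+1}{m-1}\Bigr)^{m-1}\frac{(m+1)^2}{4}.
\]
Thus $A_2=\frac{27}4$, $A_3=16$, $A_4=\frac{125}{27}\cdot\frac{25}4$. Since $\bigl(1+\frac2{m-1}\bigr)^{m-1}<e^2$, we have $A_m<\frac{e^2}4(m+1)^2<1.85(m+1)^2$ for all $m\ge2$.

\emph{A sum.} Let $r=\frac1{25}$. We claim that
\begin{equation}\label{eq:sum}
\sum_{m\ge2}(2m-1)A_mr^{m-1}<1 .
\end{equation}
The terms $m=2,3,4$ are $\frac{3\cdot27/4}{25}=0.81$, $\frac{5\cdot16}{625}=0.128$ and $\frac{7A_4}{15625}<0.013$. For $m\ge5$ the terms are at most $t_m=1.85(2m-1)(m+1)^2/25^{m-1}$. Here $t_5<0.00154$, and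
\[
\frac{t_{m+1}}{t_m}=\frac1{25}\cdot\frac{2m+1}{2m-1}\Bigl(\frac{m+2}{m+1}\Bigr)^2\le\frac1{25}\cdot\frac{11}9\cdot\frac{49}{36}<0.07,
\]
so these terms contribute less than $0.00154/0.93<0.0017$. The total is less than $0.953$.

\emph{Conclusion.} Let $\|z\|\le r$. By a theorem of Banach, on a Hilbert space the norm of a symmetric multilinear map equals the norm of the associated homogeneous polynomial. If $L$ is the symmetric $m$-linear map of $P_m$, then $DP_m(z)y=mL(z,\dots,z,y)$, so $\|DP_m(z)\|\le m\|P_m\|r^{m-1}$. Put $\sigma=\sum_{m\ge2}m\|P_m\|r^{m-1}$. By \eqref{eq:sum},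
\[
\sigma+\sum_{m\ge2}(m-1)\|P_m\|r^{m-1}=\sum_{m\ge2}(2m-1)\|P_m\|r^{m-1}<1 .
\]
Hence $\|Df(z)-I\|\le\sigma<1$ and $\|Df(z)^{-1}\|\le(1-\sigma)^{-1}$. By Euler's identity $DP_m(z)z=mP_m(z)$,
\[
\|f(z)-Df(z)z\|=\Bigl\|\sum_{m\ge2}(m-1)P_m(z)\Bigr\|\le\|z\|\sum_{m\ge2}(m-1)\|P_m\|r^{m-1}\le\|z\|(1-\sigma).
\]
Therefore $\|J_f(z)-z\|=\|Df(z)^{-1}(f(z)-Df(z)z)\|\le\|z\|$, and so $\mathrm{Re}\,\langle J_f(z),z\rangle\ge0$. By Lemma~\ref{lem:crit}, $f$ is starlike on $B^n_{1/25}$.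
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}]
Put $\varrho=r_2$. Proposition~\ref{prop:dim} gives $r_n=\varrho$ for all $n\ge2$. Propositions~\ref{prop:lower} and~\ref{prop:upper} give $\frac1{25}\le\varrho<\frac{11}{24}$. Finally $\frac{11}{24}<\frac35<\tanh\frac\pi4$ by Theorem~\ref{thm:A}.
\end{proof}

\begin{thebibliography}{9}
\bibitem{GHK} Graham, Hamada and Kohr, \emph{Canad. J. Math.} \textbf{54} (2002), 324--351.
\bibitem{GK} Graham and Kohr, \emph{Geometric Function Theory in One and Higher Dimensions}, 2003.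
\end{thebibliography}

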